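\title{Regularity of a semigroup algebra is not determined by the characteristic}

\begin{abstract}
For every prime $p$ we construct a countable locally finite semigroup $S$ such that, for a field $F$ of characteristic $p$, the semigroup algebra $F[S]$ is von Neumann regular exactly when $F$ is algebraic over $\mathbb F_p$. Thus regularity of a semigroup algebra is not determined by the characteristic of the coefficient field. We also show that, for an arbitrary semigroup $S$, regularity of $K[S]$ depends only on the characteristic and the transcendence degree of $K$, and that it passes from larger transcendence degree to smaller.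
\end{abstract}

\section{Introduction}\label{sec:intro}

Let $S$ be a semigroup and $K$ a field. The \emph{semigroup algebra} $K[S]$ is the $K$-vector space with basis $S$, with the multiplication that extends the multiplication of $S$ bilinearly. It need not have an identity element, and rings in this paper are not assumed to have one. An element $a$ of a ring $A$ is \emph{regular} if $axa=a$ for some $x\in A$; such an $x$ is a \emph{quasi-inverse} of $a$. The ring $A$ is \emph{(von Neumann) regular} if all its elements are regular.

Regularity is an elementwise form of semisimplicity. A linear map between vector spaces over a division ring has a quasi-inverse: invert it from its image onto a complement of its kernel, and extend by zero on a complement of the image. So matrix rings over division rings are regular, and so are finite products of them. On the other hand, a nonzero element $a$ of a nilpotent ideal $I$ is never regular, because $a=axa$ gives $a=a(xa)^n\in I^{n+1}$ for all $n$. By Wedderburn's theorem, a finite-dimensional algebra without nonzero nilpotent ideals is a finite product of matrix rings over division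 rings. Hence a finite-dimensional algebra is regular exactly when it is semisimple.

The characteristic of $K$ matters. If $S$ is the cyclic group of prime order $p$, then $K[S]=K[T]/(T^p-1)$ is a product of fields when $\operatorname{char}K\ne p$, and it has the nilpotent ideal $(T-1)$ when $\operatorname{char}K=p$. This paper is about whether anything else about $K$ matters.

\begin{quote}
\textbf{Question.} Let $S$ be a semigroup, and let $K$ and $L$ be fields of the same characteristic. Is $K[S]$ regular if and only if $L[S]$ is regular?
\end{quote}

One would guess that the answer is yes. The structure constants of $K[S]$ are $0$ and $1$, so the algebra is defined over the prime field. The answer is yes for finite $S$ (Remark~\ref{rem:finite}), and it is yes whenever $L$ is algebraic over $K$ (Theorem~\ref{thm:B}). Nevertheless the answer is no in every positive characteristic. A semigroup is \emph{locally finite} if each of its finitely generated subsemigroups is finite.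

\begin{theorem}\label{thm:A}
Let $p$ be a prime. There is a countable locally finite semigroup $S$ with zero such that for every field $F$ of characteristic $p$, the algebra $F[S]$ is regular if and only if $F$ is algebraic over $\mathbb F_p$. In particular, $\mathbb F_p[S]$ is regular and $\mathbb F_p(t)[S]$ is not, so the Question has a negative answer.
\end{theorem}

The second theorem limits how regularity can depend on the field. Transcendence degrees are taken over the prime field.

\begin{theorem}\label{thm:B}
Let $S$ be any semigroup.
\begin{itemize}
\item[(1)] If $K\subseteq L$ and $L[S]$ is regular, then $K[S]$ is regular.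
\item[(2)] If $L/K$ is algebraic, then $K[S]$ is regular if and only if $L[S]$ is regular.
\item[(3)] For fields of a fixed characteristic, regularity of $K[S]$ depends only on $\operatorname{trdeg}K$. If $\operatorname{trdeg}K\le\operatorname{trdeg}L$ and $L[S]$ is regular, then $K[S]$ is regular. The algebra $L[S]$ is regular if and only if $F[S]$ is regular for all subfields $F\subseteq L$ of finite transcendence degree.
\end{itemize}
\end{theorem}

So the equivalence in the Question holds when $K$ and $L$ have the same characteristic and the same transcendence degree. In general one implication holds, and in every characteristic $p>0$ the other one already fails for transcendence degrees $0$ and $1$. We make no claim on whether the equivalence can fail in characteristic $0$, or between two positive transcendence degrees. The proof of Theorem~\ref{thm:A} uses only part (1) of Theorem~\ref{thm:B}.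

Here is how the field can enter. Put $k=\overline{\mathbb F_p}$, let $S$ be locally finite, and consider an element $a(t)=\sum_i t^iw_i$ of $\mathbb F_p(t)[S]$ with $w_i\in S$. A quasi-inverse $z(t)$ involves finitely many elements of $S$, so $a(t)$ and $z(t)$ lie in $\mathbb F_p(t)[T]$ for a finite subsemigroup $T$. Substituting for $t$ any $\gamma\in k$ that is not a pole of a coefficient of $z(t)$, we see that the single algebra $k[T]$ contains quasi-inverses of $a(\gamma)$ for all but finitely many $\gamma$. Regularity of $k[S]$ asks for less: each $a(\gamma)$ may find its quasi-inverse in a finite subsemigroup of its own. This suggests building $S$ in countably many finite stages, where each stage supplies quasi-inverses only for coefficients that pass some test, and every element of $k[S]$ is served at some stage. The test that we use is the equation $\gamma^N=1$ with $p\nmid N$. Every nonzero element of $k$ passes it for a suitable $N$, the element $t$ never passes it, and the group algebra of $\mathbb Z/N$, through which the test is built into $S$, is regular in characteristic $p$.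

Section~\ref{sec:B} proves Theorem~\ref{thm:B}. Section~\ref{sec:duos} reduces regularity of the matrices that occur to regularity of tuples of scalar matrices, and shows the test on a $4\times4$ matrix. A single stage of the construction is a \emph{gadget} (Section~\ref{sec:gadgets}): it turns the regularity problem for a tuple $\rho$ into the same problem for a derived tuple $\rho'$ one level deeper. Two gadgets are needed (Section~\ref{sec:forkcycle}); Section~\ref{sec:derived} computes their derived tuples, and Section~\ref{sec:S} nests infinitely many of them so that every tuple over $k$ is eventually reduced to zero while one tuple over $\mathbb F_p(t)$ survives.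

\section{Change of the coefficient field}\label{sec:B}

A finite product of rings is regular if and only if each factor is. We also need matrix rings.

\begin{lemma}\label{lem:matrix}
Let $A$ be a ring.
\begin{itemize}
\item[(a)] If $a,y\in A$ and $a-aya$ is regular, then $a$ is regular.
\item[(b)] If $A$ is regular, then $M_d(A)$ is regular for every $d\ge1$.
\end{itemize}
\end{lemma}

\begin{proof}
(a) Put $b=a-aya$ and let $b=bxb$. Then
\[
a=aya+(a-aya)\,x\,(a-aya)=a\,(y+x-yax-xay+yaxay)\,a .
\]

(b) Let $d=2$ first. By (a) it suffices to reach a regular matrix by finitely many replacements $a\mapsto a-aya$. For $c\in A$ let $c'$ denote a quasi-inverse of $c$. Let $b$ be the $(1,2)$ entry of $a$ and take $y=\left(\begin{smallmatrix}0&0\\ b'&0\end{smallmatrix}\right)$. The $(1,2)$ entry of $aya$ is $bb'b=b$, so $a-aya$ has the form $\left(\begin{smallmatrix}g&0\\ h&i\end{smallmatrix}\right)$. For this matrix take $y=\operatorname{diag}(g',i')$; then $aya$ is lower triangular with diagonal entries $gg'g=g$ and $ii'i=i$, so the replacement leads to a matrix $\left(\begin{smallmatrix}0&0\\ j&0\end{smallmatrix}\right)$,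 which has the quasi-inverse $\left(\begin{smallmatrix}0&j'\\ 0&0\end{smallmatrix}\right)$.

Since $M_{2^{s+1}}(A)=M_2(M_{2^s}(A))$, all rings $M_{2^s}(A)$ are regular. If $d\le 2^s$, place $a\in M_d(A)$ in the upper left corner of a $2^s\times2^s$ zero matrix. If $aza=a$ in $M_{2^s}(A)$, then the upper left $d\times d$ corner of $z$ is a quasi-inverse of $a$ in $M_d(A)$.
\end{proof}

Parts (1) and (2) of Theorem~\ref{thm:B} rest on one observation. If $B\subseteq B'$ are rings and $\phi\colon B'\to B$ is a $B$-bimodule map that is the identity on $B$, then every $a\in B$ that is regular in $B'$ is regular in $B$: from $a=aya$ we get $a=\phi(aya)=a\,\phi(y)\,a$.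

\begin{proof}[Proof of Theorem~\ref{thm:B}]
(1) Choose a $K$-linear map $\pi\colon L\to K$ with $\pi(1)=1$. Applied to coefficients, it gives a $K[S]$-bimodule map $L[S]\to K[S]$ that is the identity on $K[S]$.

(2) One implication is (1). Let $A=K[S]$ be regular. An element of $L[S]$ has finitely many nonzero coefficients, so it lies in $L_0[S]$ for a finite extension $L_0/K$. We may therefore assume that $d=[L:K]$ is finite.

Suppose first that $L/K$ is separable. Identify $l\in L$ with multiplication by $l$, so that $L\subseteq\operatorname{End}_K(L)$ and
\[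
L[S]=A\otimes_KL\subseteq A\otimes_K\operatorname{End}_K(L)\cong M_d(A).
\]
The ring on the right is regular by Lemma~\ref{lem:matrix}, so we need a bimodule map back onto $L[S]$. It comes from an element $e=\sum_ix_i\otimes y_i\in L\otimes_KL$ (a separability idempotent) with
\[
\sum_i lx_i\otimes y_i=\sum_i x_i\otimes ly_i\quad(l\in L),\qquad\sum_i x_iy_i=1 .
\]
To find $e$, write $L=K(\vartheta)$ with minimal polynomial $f(T)=(T-\vartheta)g(T)$, $g\in L[T]$; separability gives $g(\vartheta)=f'(\vartheta)\neq0$. Identify $L\otimes_KL$ with $L[T]/(f)$ by $\vartheta\otimes1\mapsto T$ and $1\otimes l\mapsto l$, and let $e=g(T)/g(\vartheta)$. Then $(T-\vartheta)e=0$, which gives the first identity for $l=\vartheta$ and hence for all $l$; and the multiplication map $L\otimes_KL\to L$ is the substitution $T\mapsto\vartheta$, which sends $e$ to $1$.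

For $\varphi\in\operatorname{End}_K(L)$ put $\psi(\varphi)=\sum_ix_i\varphi y_i$. The first identity gives $l\psi(\varphi)=\psi(\varphi)l$ for all $l$, so $\psi(\varphi)\in\operatorname{End}_L(L)=L$. Since $L$ is commutative, $\psi(l\varphi l')=l\psi(\varphi)l'$, and the second identity gives $\psi(l)=l$. Hence $\mathrm{id}\otimes\psi\colon A\otimes_K\operatorname{End}_K(L)\to L[S]$ is an $L[S]$-bimodule map that is the identity on $L[S]$, and $L[S]$ is regular.

In general, let $\operatorname{char}K=p>0$ and let $L_s$ be the separable closure of $K$ in $L$. The finite extension $L/L_s$ is purely inseparable, so $L^{p^e}\subseteq L_s$ for some $e$. The algebra $L_s[S]$ is regular by the separable case, so $L^{p^e}[S]$ is regular by (1). The field isomorphism $l\mapsto l^{p^e}$ from $L$ onto $L^{p^e}$, applied to coefficients, is a ring isomorphism $L[S]\cong L^{p^e}[S]$.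

(3) Let $K$ and $L$ have the same prime field and $\operatorname{trdeg}K\le\operatorname{trdeg}L$. An injection of a transcendence basis of $K$ into one of $L$ extends to an embedding of algebraic closures $\overline K\to\overline L$. If $L[S]$ is regular, then $\overline L[S]$ is regular by (2), hence $\overline K[S]$ and $K[S]$ are regular by (1). This is the second statement, and applying it in both directions gives the first. In the last statement, ``only if'' is (1). Conversely, an element of $L[S]$ lies in $F[S]$, where $F$ is the subfield generated by its coefficients, and $\operatorname{trdeg}F<\infty$.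
\end{proof}

\begin{remark}\label{rem:finite}
For finite $S$ the Question has a positive answer. Let $K[S]$ be regular and let $\overline P$ be an algebraic closure of the prime field. By (1) and (2), the finite-dimensional algebra $\overline P[S]$ is regular, hence a product of matrix rings $M_{n_i}(\overline P)$. Embedding $\overline P$ in $\overline L$, we find that $\overline L[S]=\overline L\otimes_{\overline P}\overline P[S]$ is the product of the rings $M_{n_i}(\overline L)$, so $\overline L[S]$ is regular, and $L[S]$ is regular by (1). Consequently, if every finite subset of a semigroup $S$ lies in a finite subsemigroup $T$ with $K[T]$ regular, then $L[S]$ is regular for all $L$ of the same characteristic. The semigroup of Theorem~\ref{thm:A} therefore cannot be a union of a chain of finite semigroups with regular algebras; its algebra over $\mathbb F_p$ has to become regular only in the limit.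
\end{remark}

\section{Duos, typed matrices and tuples}\label{sec:duos}

The simplest nonregular elements are combinations of arrows from one object to another when no arrow leads back. All our semigroups are categories with two objects $X$ and $Y$ and an adjoined zero, in the following sense.

\begin{definition}
A \emph{duo} is a semigroup $R$ with zero $0$ and with nonzero idempotents $1_X,1_Y$ such that $1_X1_Y=1_Y1_X=0$ and every nonzero $s\in R$ lies in $1_ZR1_{Z'}$ for some $Z,Z'\in\{X,Y\}$. An inclusion $R\subseteq R'$ of duos is required to preserve $0$, $1_X$ and $1_Y$.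
\end{definition}

The pair $(Z,Z')$ is determined by $s$: if $s=1_Xs$ and $s=1_Ys$, then $s=1_X1_Ys=0$, and the same holds on the right. We think of $s\in1_ZR1_{Z'}$ as an arrow from $Z'$ to $Z$. If $s\in R1_Z$ and $s'\in1_{Z'}R$ with $Z\neq Z'$, then $ss'=0$; we say that $s,s'$ are \emph{not composable}.

The \emph{contracted algebra} $F_0[R]$ is the quotient of $F[R]$ by the one-dimensional ideal spanned by the zero of $R$. It has the nonzero elements of $R$ as a basis and $1_X+1_Y$ as identity; $\mathbb Z_0[R]$ is defined in the same way. The map that sends $s\in R$ to the pair $(1,\text{image of }s)$ sends the zero of $R$ to $(1,0)$ and is an isomorphism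
\begin{equation}\label{eq:contracted}
F[R]\cong F\times F_0[R].
\end{equation}
So $F[R]$ is regular if and only if $F_0[R]$ is.

\subsection*{Typed matrices}
Consider matrices over $F_0[R]$ whose rows and columns are indexed by finite sets (possibly empty), each index $a$ carrying a \emph{type} $\operatorname{ty}a\in\{X,Y\}$. Such a matrix is \emph{typed} if its $(a,b)$ entry lies in $1_{\operatorname{ty}a}F_0[R]1_{\operatorname{ty}b}$. Products of typed matrices are typed, and the identity matrix on an index set is $\operatorname{diag}(1_{\operatorname{ty}a})$. A scalar $c\in F$ written as an entry between a row and a column of the same type $Z$ means $c1_Z$. A typed matrix $x$ is \emph{regular over $F_0[R]$} if $xzx=x$ for some typed matrix $z$, whose rows are indexed by the columns of $x$ and whose columns are indexed by the rows of $x$. The map $a\mapsto(1_Za1_{Z'})_{Z,Z'}$ identifies the ring $F_0[R]$ with the ring of typed matrices with rows and columns $X,Y$, so elements of $F_0[R]$ are a special case.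

\begin{lemma}\label{lem:typed}
Let $x$ be a typed matrix over $F_0[R]$.
\begin{itemize}
\item[(a)] If $g,h$ are invertible typed matrices, then $x$ is regular if and only if $gxh$ is.
\item[(b)] If $x$ is block diagonal, then $x$ is regular if and only if each diagonal block is.
\item[(c)] If $F_0[R]$ is a regular ring, then $x$ is regular.
\end{itemize}
\end{lemma}

\begin{proof}
(a) If $xzx=x$, then $h^{-1}zg^{-1}$ is a quasi-inverse of $gxh$. (b) If $x=\operatorname{diag}(x_1,\dots,x_m)$ and $xzx=x$, then the diagonal blocks of this equation read $x_jz_{jj}x_j=x_j$; conversely, quasi-inverses $z_j$ of the $x_j$ give $\operatorname{diag}(z_1,\dots,z_m)$. (c) Pad $x$ with zeros to a square matrix. By Lemma~\ref{lem:matrix} it has a quasi-inverse, and the submatrix $z$ indexed by the columns and rows of $x$ satisfies $xzx=x$. Since $x_{ab}=1_{\operatorname{ty}a}x_{ab}1_{\operatorname{ty}b}$, this equation persists when each entry $z_{ba}$ is replaced by $1_{\operatorname{ty}b}z_{ba}1_{\operatorname{ty}a}$, and the new $z$ is typed.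
\end{proof}

\subsection*{Tuples}
For a finite set $\Lambda$, whose elements we call \emph{labels}, let
\[
E_\Lambda=\{0,1_X,1_Y\}\cup\{w_\lambda:\lambda\in\Lambda\}
\]
be the duo in which the $w_\lambda$ are arrows from $X$ to $Y$, that is, $w_\lambda=1_Yw_\lambda1_X$. There is no arrow from $Y$ to $X$, so $1_XF_0[E_\Lambda]1_Y=0$. For $|\Lambda|=1$, the algebra $F_0[E_\Lambda]$ is the algebra of lower triangular $2\times2$ matrices.

A \emph{tuple} over $(F,\Lambda)$ is a family $\rho=(\rho_\lambda)_{\lambda\in\Lambda}$ of matrices $\rho_\lambda\in F^{r\times n}$ of one size, with $r,n\ge0$. If $R\supseteq E_\Lambda$ is a duo, then $\rho(w)=\sum_\lambda\rho_\lambda w_\lambda$ is a typed matrix over $F_0[R]$ with $r$ rows of type $Y$ and $n$ columns of type $X$, and we call $\rho$ \emph{$R$-regular} if $\rho(w)$ is regular over $F_0[R]$. The zero tuple is $R$-regular for every $R$. At the other extreme,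
\begin{equation}\label{eq:Eregular}
\rho\text{ is }E_\Lambda\text{-regular}\iff\rho=0,
\end{equation}
because a typed quasi-inverse of $\rho(w)$ has entries in $1_XF_0[E_\Lambda]1_Y=0$ and the $w_\lambda$ are linearly independent. We measure how far $\rho$ is from $0$ by its \emph{size} $|\rho|=\mu(\rho)+\nu(\rho)$, where
\[
\mu(\rho)=n-\dim\bigcap_\lambda\ker\rho_\lambda,\qquad\nu(\rho)=\dim\sum_\lambda\operatorname{im}\rho_\lambda .
\]
Thus $|\rho|=0$ if and only if $\rho=0$. Tuples $\rho$ and $(g\rho_\lambda h)_\lambda$, with $g,h$ invertible matrices over $F$, are \emph{equivalent}. The numbers $\mu,\nu$ are invariant under equivalence, and so is $R$-regularity by Lemma~\ref{lem:typed}(a). A family of linear maps between two finite-dimensional spaces is a tuple, well defined up to equivalence.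

The next lemma shows that tuples carry the whole regularity problem for matrices over $F_0[E_\Lambda]$. If we list rows and columns of type $X$ before those of type $Y$, a typed matrix over $F_0[E_\Lambda]$ has the form
\begin{equation}\label{eq:form}
x=\begin{pmatrix}D_X&0\\ \sigma(w)&D_Y\end{pmatrix}
\end{equation}
with scalar matrices $D_X,D_Y$ and a tuple $\sigma$, because $1_ZF_0[E_\Lambda]1_Z=F1_Z$ and $1_YF_0[E_\Lambda]1_X$ is spanned by the $w_\lambda$. The \emph{reduced tuple} of $x$ is the family $\bar\sigma$ of the linear maps $\bar\sigma_\lambda\colon\ker D_X\to\operatorname{coker}D_Y$ induced by the $\sigma_\lambda$.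

\begin{lemma}\label{lem:reduce}
Let $R\supseteq E_\Lambda$ be a duo and let $x$ be a typed matrix over $F_0[E_\Lambda]$. Then $x$ is regular over $F_0[R]$ if and only if the reduced tuple of $x$ is $R$-regular.
\end{lemma}

\begin{proof}
Multiplying $x$ on both sides by invertible scalar matrices that respect the types, we bring $D_X$ and $D_Y$ to the block form $\operatorname{diag}(1,0)$; this replaces $\bar\sigma$ by an equivalent tuple. Now
\[
x=\begin{pmatrix}1&0&0&0\\0&0&0&0\\ \omega_{11}&\omega_{12}&1&0\\ \omega_{21}&\omega_{22}&0&0\end{pmatrix},
\]
where the first two block rows and columns have type $X$. The second block column represents $\ker D_X$ and the fourth block row represents $\operatorname{coker}D_Y$, so $\omega_{22}=\bar\sigma(w)$. Subtract the third block column times $\omega_{11}$ from the first, the third block column times $\omega_{12}$ from the second, and $\omega_{21}$ times the first block row from the fourth. Each operation is multiplication by a typed matrix $1-n$ with $n^2=0$, which is invertible, and together they replace $\omega_{11},\omega_{12},\omega_{21}$ by $0$. After reordering, the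 matrix is block diagonal with two identity blocks, a zero block and the block $\bar\sigma(w)$. Lemma~\ref{lem:typed}(a),(b) finishes the proof.
\end{proof}

\begin{example}[a matrix that tests $\gamma^2=1$]\label{ex:main}
Let $E'=\{0,1_X,1_Y,w'\}$ be the duo with one label. For nonzero scalars $\tau_o,\tau_\alpha,\tau_\beta,\tau_i\in F$ consider the typed matrix
\[
x=\;
\begin{array}{c|ccc|c}
 & e_0&\varepsilon_0&\varepsilon_1& d\\ \hline
v_0&\tau_o&\tau_\alpha&\tau_\beta&0\\
v_1&0&\tau_\beta&\tau_\alpha&0\\ \hline
u&\tau_i w'&0&0&\tau_i\\
u_i&0&0&0&\tau_o
\end{array}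
\]
over $F_0[E']$; the column $d$ and the rows $u,u_i$ have type $Y$, the others have type $X$. Write $x=\tau_o\Theta_o+\tau_\alpha\Theta_\alpha+\tau_\beta\Theta_\beta+\tau_i\Theta_i$, where the matrices $\Theta$ do not depend on the scalars. Each of the four is regular: $\Theta_o,\Theta_\alpha,\Theta_\beta$ have at most one entry $1$ in each row and column, so their transposes are quasi-inverses, and the matrix with the single entry $1$ at $(d,u)$ is a quasi-inverse of $\Theta_i$.

The block $D_X$ has rank $2$, and its kernel is spanned by the vector with coordinates $(\tau_\beta^2-\tau_\alpha^2)/\tau_o$, $\tau_\alpha$, $-\tau_\beta$ at $e_0,\varepsilon_0,\varepsilon_1$. The cokernel of $D_Y=(\tau_i,\tau_o)^T$ is one-dimensional, spanned by the class of the unit vector at $u$. The reduced tuple is therefore the scalar $\tau_i(\tau_\beta^2-\tau_\alpha^2)/\tau_o$. By Lemma~\ref{lem:reduce} and \eqref{eq:Eregular}, $x$ is regular over $F_0[E']$ if and only if $\gamma^2=1$, where $\gamma=-\tau_\beta/\tau_\alpha$.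

The block of $x$ in the columns $\varepsilon_0,\varepsilon_1$ and rows $v_0,v_1$ is the matrix of multiplication by $\tau_\alpha+\tau_\beta T$ on $F[T]/(T^2-1)$. If it is singular, the kernel of $D_X$ has no component at $e_0$ and the entry $w'$ is not seen; if it is invertible, the obstruction $w'$ survives. Using $\mathbb Z/N$ in place of $\mathbb Z/2$ gives the test $\gamma^N=1$.
\end{example}

Three things remain to be done. The matrices $\Theta$ must become elements $w_o,w_\alpha,w_\beta,w_i$ of a semigroup in whose algebra regularity of $\sum\tau_\lambda w_\lambda$ is governed by $x$. The algebra of that semigroup will contain matrix rings over the next level, so all tuples of matrices, not only scalars, must be made regular over $k$. Finally, the test uses up the three labels $o,\alpha,\beta$, and the surviving obstruction must keep enough labels to be tested again and again; with a single label $w'$ it would disappear as soon as $w'$ itself receives a quasi-inverse.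

\section{Gadgets}\label{sec:gadgets}

Let $\Lambda,\Lambda'$ be finite sets of labels. We write $E'=E_{\Lambda'}$ and denote its arrows by $w'_\lambda$. Let $A$ be a finite set with a type map $\operatorname{ty}\colon A\to\{X,Y\}$. For a duo $R\supseteq E'$ let $\mathfrak M(R)$ and $\mathfrak M_F(R)$ be the rings of typed $A\times A$ matrices over $\mathbb Z_0[R]$ and $F_0[R]$. We work over $\mathbb Z$ so that the semigroup we define does not depend on $F$. Let $[a]$ be the unit column with entry $1_{\operatorname{ty}a}$ at $a$; thus $[a]s[b]^T$ is the matrix with the single entry $s\in1_{\operatorname{ty}a}R1_{\operatorname{ty}b}$ at $(a,b)$.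

The matrices $[a]s[b]^T$ together with $0$ form a semigroup whose contracted algebra is $\mathfrak M_F(R)$. We want to adjoin matrices such as the $\Theta$ of Example~\ref{ex:main}, and there are two difficulties. First, the product $[u]^T\Theta_i=w'[e_0]^T+[d]^T$ is a row with two nonzero entries, so the set of matrices $[a]s[b]^T$ is not stable under multiplication by $\Theta_i$. We repair this by replacing the unit rows $[b]^T$ by the rows of an invertible matrix $P$, which plays the role of a sandwich matrix. Second, the $\Theta$ are linear combinations of the basis matrices, while elements of a semigroup are linearly independent in its algebra. We repair this by giving each adjoined matrix a first coordinate in an auxiliary duo $Q$.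

Fix a partition $A=A_X\sqcup A_Y$. It is independent of the type map: $\operatorname{ty}a$ refers to the objects of the inner duo $R$, while $A_X$ and $A_Y$ will represent the objects of the new duo. Let $P=1+\pi\in\mathfrak M(E')$, where each entry $\pi_{ba}$ is $0$ or one of the arrows $w'_\lambda$, and $\pi_{ba}=0$ unless $\operatorname{ty}b=Y$, $\operatorname{ty}a=X$, and $a,b$ lie in the same part $A_Z$. Then $\pi^2=0$, since arrows $w'_\lambda$ are not composable with each other, so $P$ has the inverse $1-\pi$. Let $P_b=[b]^TP$ be the row of $P$ at $b$; it is supported on the part $A_Z$ that contains $b$, and its entries $P_{ba}=P_b[a]$ lie in $E'$. Put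
\[
M(R)=\{0\}\cup\{[a]sP_b:\ a,b\in A,\ 0\ne s\in1_{\operatorname{ty}a}R1_{\operatorname{ty}b}\}\subseteq\mathfrak M(R).
\]
A matrix $m\in\mathfrak M(E')$ is a \emph{multiplier} if every column $m[a]$ is $0$ or of the form $[a']s$ with $s\in1_{\operatorname{ty}a'}E'1_{\operatorname{ty}a}$, and every row $P_bm$ is $0$ or of the form $sP_{b'}$ with $s\in1_{\operatorname{ty}b}E'1_{\operatorname{ty}b'}$.

\begin{lemma}\label{lem:mult}
The set $M(R)$ is closed under multiplication. Every element of $M(E')$ is a multiplier, products of multipliers are multipliers, and $mM(R)\subseteq M(R)$ and $M(R)m\subseteq M(R)$ for every multiplier $m$.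
\end{lemma}

\begin{proof}
We have $[a]sP_b\cdot[a']s'P_{b'}=[a](sP_{ba'}s')P_{b'}$ with $sP_{ba'}s'\in R$; if this product is the zero of $R$, the matrix is $0$. For $m=[a]sP_b\in M(E')$ we have $m[a']=[a](sP_{ba'})$ and $P_{b'}m=(P_{b'a}s)P_b$. If $m'[a]=[a']s$ and $m[a']=[a'']s'$, then $mm'[a]=[a''](s's)$; if $P_bm=sP_{b'}$ and $P_{b'}m'=s'P_{b''}$, then $P_bmm'=(ss')P_{b''}$. Finally, $m[a]=[a']s'$ gives $m[a]sP_b=[a'](s's)P_b$, and $P_bm=s'P_{b'}$ gives $[a]sP_bm=[a](ss')P_{b'}$.
\end{proof}

\begin{definition}\label{def:gadget}
A \emph{gadget} $G$ from $\Lambda$ to $\Lambda'$ consists of $A=A_X\sqcup A_Y$, $\operatorname{ty}$ and $P$ as above, a finite duo $Q\supseteq E_\Lambda$, and a map $\theta\colon Q\to\mathfrak M(E')$ with $\theta(0)=0$ and $\theta(1_Z)=\sum_{a\in A_Z}[a][a]^T$, such that: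
\begin{itemize}
\item[(G1)] if $q\in1_{Z'}Q1_Z$, then $\theta(q)=\theta(1_{Z'})\theta(q)\theta(1_Z)$, that is, $\theta(q)$ is supported on the rows in $A_{Z'}$ and the columns in $A_Z$;
\item[(G2)] every $\theta(q)$ is a multiplier;
\item[(G3)] $\theta(q)\theta(q')=\theta(qq')$ if $qq'\ne0$, and $\theta(q)\theta(q')\in M(E')$ if $qq'=0$.
\end{itemize}
For a duo $R\supseteq E'$ put
\[
G[R]=\{(q,\theta(q)):0\ne q\in Q\}\cup\{(0,m):m\in M(R)\}\subseteq Q\times\mathfrak M(R).
\]
\end{definition}

So $\theta$ need not be a homomorphism: a product that vanishes in $Q$ may fall into $M(E')$ instead. By (G1), however, $\theta(q)\theta(q')=0$ whenever $q,q'$ are not composable, because $\theta(1_X)\theta(1_Y)=\theta(1_Y)\theta(1_X)=0$.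

For an $r\times n$ tuple $\rho$ over $(F,\Lambda)$ let
\[
\rho^\theta=\sum_{\lambda\in\Lambda}\rho_\lambda\otimes\theta(w_\lambda),
\]
with rows $\{1,\dots,r\}\times A_Y$ and columns $\{1,\dots,n\}\times A_X$, typed by $\operatorname{ty}$. This is a typed matrix over $F_0[E']$. We write $D_X(\rho)$, $D_Y(\rho)$ for its diagonal blocks in \eqref{eq:form}, and we define the \emph{derived tuple} $\rho'$, a tuple over $(F,\Lambda')$, to be the reduced tuple of $\rho^\theta$.

\begin{proposition}\label{prop:gadget}
Let $G$ be a gadget from $\Lambda$ to $\Lambda'$, let $R\supseteq E'$ be a duo and $F$ a field.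
\begin{itemize}
\item[(a)] $G[R]$ is a subsemigroup of $Q\times\mathfrak M(R)$ and a duo with zero $(0,0)$ and idempotents $(1_Z,\theta(1_Z))$. It contains $E_\Lambda$ via $0\mapsto(0,0)$, $q\mapsto(q,\theta(q))$. If $E'\subseteq R\subseteq R'$, then $G[R]\subseteq G[R']$, with the same copy of $E_\Lambda$. If $R$ is finite, so is $G[R]$.
\item[(b)] $F_0[G[R]]\cong F_0[Q]\times\mathfrak M_F(R)$, compatibly with inclusions $R\subseteq R'$. A typed matrix over $F_0[G[R]]$ corresponds to a pair consisting of a typed matrix over $F_0[Q]$ and a typed matrix over $F_0[R]$, and it is regular if and only if both components are.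
\item[(c)] Let $\rho$ be a tuple over $(F,\Lambda)$. If $\rho$ is $G[R]$-regular, then $\rho'$ is $R$-regular. If $F_0[Q]$ is a regular ring, the converse holds. Equivalent tuples have equivalent derived tuples.
\end{itemize}
\end{proposition}

\begin{proof}
(a) The product of $(q,\theta(q))$ and $(q',\theta(q'))$ lies in $G[R]$ by (G3) and $M(E')\subseteq M(R)$; all other products lie in $\{0\}\times M(R)$ by (G2) and Lemma~\ref{lem:mult}. The elements $(1_Z,\theta(1_Z))$ are nonzero orthogonal idempotents. If $q\in1_{Z'}Q1_Z$ is nonzero, then $(q,\theta(q))$ is an arrow from $Z$ to $Z'$ by (G1). If $a\in A_{Z'}$ and $b\in A_Z$, then $\theta(1_{Z'})[a]=[a]$, and $P_b\theta(1_Z)=P_b$ because $P_b$ is supported on $A_Z$; so $(0,[a]sP_b)$ is an arrow from $Z$ to $Z'$. Thus $G[R]$ is a duo. The map from $E_\Lambda$ is injective on first coordinates and preserves nonzero products by (G3). Two nonzero elements of $E_\Lambda$ with product $0$ are not composable, so their images have product $(0,0)$. The last two statements follow from the definition of $M(R)$.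

(b) The matrices $[a]s[b]^T$ with $0\ne s\in1_{\operatorname{ty}a}R1_{\operatorname{ty}b}$ form an $F$-basis of $\mathfrak M_F(R)$. Right multiplication by the invertible matrix $P$ shows that the matrices $[a]sP_b$ form a basis as well. Adding the pairs $(q,\theta(q))$, whose first coordinates form a basis of $F_0[Q]$, we see that the natural map $G[R]\to F_0[Q]\times\mathfrak M_F(R)$ sends the nonzero elements of $G[R]$ bijectively onto a basis. The map is multiplicative and sends $(0,0)$ to $0$, because $Q\to F_0[Q]$ and $\mathfrak M(R)\to\mathfrak M_F(R)$ have these properties. So it induces an isomorphism of algebras, given by the same formula for all $R$. Under it, $1_{Z'}F_0[G[R]]1_Z$ is the product of $1_{Z'}F_0[Q]1_Z$ and the space of typed $A_{Z'}\times A_Z$ matrices over $F_0[R]$. Hence typed matrices over $F_0[G[R]]$ are pairs as stated, where in the second component each row or column of type $Z$ is expanded into a family indexed by $A_Z$. This correspondence is bijective and respects products, so it respects regularity.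

(c) Under (b), $\rho(w)$ corresponds to the pair formed by $\rho(w)$ over $F_0[Q]$ and $\rho^\theta$ over $F_0[R]$. By Lemma~\ref{lem:reduce}, $\rho^\theta$ is regular over $F_0[R]$ if and only if $\rho'$ is $R$-regular. If $F_0[Q]$ is regular, the first component is regular by Lemma~\ref{lem:typed}(c). Replacing $\rho$ by $(g\rho_\lambda h)_\lambda$ replaces $\rho^\theta$ by $(g\otimes1)\rho^\theta(h\otimes1)$. The scalar matrices $g\otimes1$ and $h\otimes1$ respect types, so they induce isomorphisms between the cokernels of the blocks $D_Y$ and between the kernels of the blocks $D_X$, and these carry one derived tuple to the other.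
\end{proof}

\section{Forks and Cycles}\label{sec:forkcycle}

From now on $p$ is a fixed prime. Both gadgets single out three distinct labels of $\Lambda$, one of which is called $o$; the set of the remaining labels is $I$, so $|\Lambda\setminus I|=3$. The new label set is $\Lambda'=\Sigma\times I$, with arrows $w'_{s,i}$.
\begin{itemize}
\item The \emph{Fork} $(o;\kappa_1,\kappa_2)$ has $\Sigma=\{1,2\}$, $\mathcal H=\{\varepsilon\}$, $\mathcal V=\{v_1,v_2\}$.
\item The \emph{Cycle} $(o;\alpha,\beta;N)$, where $N\ge2$ and $p\nmid N$, has $\Sigma=\{0\}$, $\mathcal H=\{\varepsilon_j:j\in\mathbb Z/N\}$, $\mathcal V=\{v_j:j\in\mathbb Z/N\}$.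
\end{itemize}
The Cycle performs the test of Example~\ref{ex:main}. The Fork doubles the remaining labels, and it will also bring tuples of matrices into a form to which the test applies. In both cases $\mathcal V$ contains distinct elements $v_s$ $(s\in\Sigma)$.

\subsection*{The index set and the matrix $P$}
The elements of $A$ are listed in the following table, with $s\in\Sigma$ and $i\in I$.
\[
\begin{array}{c|cc}
&\text{type }X&\text{type }Y\\ \hline
A_X& e_s,\ \text{elements of }\mathcal H& d_i\\
A_Y&\text{elements of }\mathcal V& u,\ u_i
\end{array}
\]
The rows of $P$ are $P_b=[b]^T$, except for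
\[
P_{d_i}=[d_i]^T+\sum_{s\in\Sigma}w'_{s,i}[e_s]^T,\qquad P_{u_i}=[u_i]^T+\sum_{s\in\Sigma}w'_{s,i}[v_s]^T .
\]

\subsection*{The duo $Q$}
The role of $Q$ is to give every $w_\lambda$ a quasi-inverse in such a way that $F_0[Q]$ is regular. A \emph{block} over a finite group $\Gamma$ consists of the symbols $\langle Z',g,Z\rangle$ with $Z,Z'\in\{X,Y\}$ and $g\in\Gamma$. Such a symbol is an arrow from $Z$ to $Z'$, and $\langle Z'',g,Z'\rangle\langle Z',g',Z\rangle=\langle Z'',gg',Z\rangle$; these are the $2\times2$ matrix units over $\Gamma$. The duo $Q$ consists of $0,1_X,1_Y$ and finitely many blocks, and the product of elements of different blocks is $0$.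

A \emph{trivial block} for a label $\lambda$ is a block over the trivial group. Its elements are $w_\lambda=\langle Y,1,X\rangle$, $y_\lambda=\langle X,1,Y\rangle$, $y_\lambda w_\lambda$ and $w_\lambda y_\lambda$; we call $w_\lambda,y_\lambda$ its generators. The Fork has one trivial block for each $\lambda\in\Lambda$. The Cycle has one trivial block for each $\lambda\in I\cup\{o\}$ and one \emph{cyclic block} over $\mathbb Z/N$, with generators $x_g=\langle Y,g,X\rangle$ and $z_g=\langle X,g,Y\rangle$ and further elements $z_0x_g$ and $x_gz_0$; we put $w_\alpha=x_0$ and $w_\beta=x_1$, which are distinct as $N\ge2$. In both cases $E_\Lambda\subseteq Q$.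

\begin{lemma}\label{lem:Qregular}
If $\operatorname{char}F=p$, then $F_0[Q]$ is regular.
\end{lemma}

\begin{proof}
A block over $\Gamma$ spans an ideal isomorphic to $M_2(F[\Gamma])$. For $Z\in\{X,Y\}$, subtract from $1_Z$ the elements $\langle Z,1,Z\rangle$ of all blocks; the result is an idempotent that annihilates every block on both sides. Hence $F_0[Q]\cong F\times F\times\prod_{\text{blocks}}M_2(F[\Gamma])$. As $p\nmid N$, the polynomial $T^N-1$ has no repeated factor, so $F[\mathbb Z/N]=F[T]/(T^N-1)$ is a product of fields, and all factors are regular.
\end{proof}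

This is the only use of $p\nmid N$, and it cannot be dropped: if $p\mid N$, then $T^{N/p}-1$ generates a nonzero nilpotent ideal of $F[\mathbb Z/N]$.

\subsection*{The map $\theta$}
We describe a matrix by its action on unit columns, writing $a\mapsto a's$ for $[a]\mapsto[a']s$ and $a\mapsto a'$ for $[a]\mapsto[a']$; columns that are not mentioned go to $0$. In both gadgets, for $s\in\Sigma$ and $i\in I$,
\begin{align*}
\theta(w_o)&\colon e_s\mapsto v_s,\ d_i\mapsto u_i, & \theta(y_o)&\colon v_s\mapsto e_s,\ u_i\mapsto d_i,\\
\theta(w_i)&=[u]P_{d_i}\colon e_s\mapsto u\,w'_{s,i},\ d_i\mapsto u, & \theta(y_i)&=[d_i]P_u\colon u\mapsto d_i,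
\end{align*}
where in the first line $s$ and $i$ run through $\Sigma$ and $I$, and in the second line $i$ is fixed. In the Fork,
\[
\theta(w_{\kappa_s})=[v_s]P_\varepsilon\colon\varepsilon\mapsto v_s,\qquad\theta(y_{\kappa_s})=[\varepsilon]P_{v_s}\colon v_s\mapsto\varepsilon\qquad(s=1,2).
\]
In the Cycle,
\[
\theta(x_g)\colon\varepsilon_j\mapsto v_{j+g},\qquad\theta(z_g)\colon v_j\mapsto\varepsilon_{j+g}\qquad(g,j\in\mathbb Z/N).
\]
On the remaining elements $y_\lambda w_\lambda$, $w_\lambda y_\lambda$, $z_0x_g$, $x_gz_0$ we define $\theta$ as the corresponding product of matrices. Figure~\ref{fig:gadgets} shows the matrices $\theta(w_\lambda)$. For the Cycle with $N=2$ and $I=\{i\}$ they are the matrices $\Theta$ of Example~\ref{ex:main}.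

\begin{figure}[ht]
\centering
\begin{tikzpicture}[>=stealth,
tx/.style={circle,draw,inner sep=1pt,minimum size=6.5mm},
ty/.style={rectangle,draw,inner sep=1pt,minimum size=6mm},
lb/.style={font=\footnotesize,inner sep=1.5pt}]
\node[tx] (h) at (0,0) {$\varepsilon$};
\node[tx] (v1) at (1,1) {$v_1$}; \node[tx] (v2) at (1,-1) {$v_2$};
\node[tx] (e1) at (2.6,1) {$e_1$}; \node[tx] (e2) at (2.6,-1) {$e_2$};
\node[ty] (u) at (3.8,0) {$u$}; \node[ty] (d) at (5.4,0) {$d_i$}; \node[ty] (ui) at (7,0) {$u_i$};
\draw[->] (h) -- node[lb,above left] {$\kappa_1$} (v1);
\draw[->] (h) -- node[lb,below left] {$\kappa_2$} (v2);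
\draw[->] (e1) -- node[lb,above] {$o$} (v1);
\draw[->] (e2) -- node[lb,below] {$o$} (v2);
\draw[->,dashed] (e1) -- node[lb,above right] {$w'_{1,i}$} (u);
\draw[->,dashed] (e2) -- node[lb,below right] {$w'_{2,i}$} (u);
\draw[->] (d) -- node[lb,above] {$i$} (u);
\draw[->] (d) -- node[lb,above] {$o$} (ui);
\begin{scope}[shift={(0.4,-3.7)}]
\node[tx] (w0) at (0:1.35) {$v_0$}; \node[tx] (c0) at (60:1.35) {$\varepsilon_0$};
\node[tx] (w1) at (120:1.35) {$v_1$}; \node[tx] (c1) at (180:1.35) {$\varepsilon_1$};
\node[tx] (w2) at (240:1.35) {$v_2$}; \node[tx] (c2) at (300:1.35) {$\varepsilon_2$};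
\node[tx] (f) at (2.7,0) {$e_0$}; \node[ty] (uu) at (4.3,0) {$u$};
\node[ty] (dd) at (5.6,0) {$d_i$}; \node[ty] (uui) at (6.9,0) {$u_i$};
\draw[->] (c0) -- node[lb,above right] {$\alpha$} (w0);
\draw[->] (c0) -- node[lb,above] {$\beta$} (w1);
\draw[->] (c1) -- node[lb,above left] {$\alpha$} (w1);
\draw[->] (c1) -- node[lb,below left] {$\beta$} (w2);
\draw[->] (c2) -- node[lb,below] {$\alpha$} (w2);
\draw[->] (c2) -- node[lb,below right] {$\beta$} (w0);
\draw[->] (f) -- node[lb,above] {$o$} (w0);
\draw[->,dashed] (f) -- node[lb,above] {$w'_{0,i}$} (uu);
\draw[->] (dd) -- node[lb,above] {$i$} (uu);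
\draw[->] (dd) -- node[lb,above] {$o$} (uui);
\end{scope}
\end{tikzpicture}
\caption{The matrices $\theta(w_\lambda)$ of a Fork $(o;\kappa_1,\kappa_2)$ (top) and of a Cycle $(o;\alpha,\beta;3)$ (bottom), drawn for one remaining label $i$. Circles are indices of type $X$, squares are indices of type $Y$, and every arrow goes from a column index in $A_X$ to a row index in $A_Y$. A solid arrow marked $\lambda$ is an entry $1$ of $\theta(w_\lambda)$; a dashed arrow is the indicated entry $w'_{s,i}$ of $\theta(w_i)$.}\label{fig:gadgets}
\end{figure}

The common part has the following reasons. The matrix $\theta(w_i)$ has to carry the new arrows $w'_{s,i}$ from $e_s$ to $u$. These entries alone have no quasi-inverse over $E'$, so we add $d_i\mapsto u$, which makes $\theta(y_i)$ a quasi-inverse. With this entry alone, the image of $D_Y(\rho)$ would contain $\operatorname{im}\rho_i$ at $u$ and the derived tuple would vanish; the entry $d_i\mapsto u_i$ of $\theta(w_o)$ prevents this. The row $P_{d_i}$ is the nonzero row of $\theta(w_i)$, and $P_{u_i}$ is chosen so that $\theta(y_o)$ and $\theta(w_o)$ exchange $P_{d_i}$ and $P_{u_i}$.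

\begin{lemma}\label{lem:aregadgets}
Forks and Cycles are gadgets.
\end{lemma}

\begin{proof}
\emph{(G1).} The matrices $\theta(w_\lambda),\theta(x_g)$ send columns in $A_X$ to rows in $A_Y$, the matrices $\theta(y_\lambda),\theta(z_g)$ do the opposite, and the property passes to the products of two generators.

\emph{Multiplicativity on blocks.} For a trivial block it suffices that $\theta(w_\lambda)\theta(y_\lambda)\theta(w_\lambda)=\theta(w_\lambda)$ and $\theta(y_\lambda)\theta(w_\lambda)\theta(y_\lambda)=\theta(y_\lambda)$, since every product of composable elements is an alternating word in $w_\lambda,y_\lambda$ and these two relations shorten it to length at most two. For $\lambda=o,\kappa_1,\kappa_2$ the two matrices are mutually inverse partial bijections of $A$. For $\lambda=i\in I$ the relations follow from $P_{d_i}[d_i]=1_Y=P_u[u]$. In the cyclic block, $\theta(z_0x_g)$ is $\varepsilon_j\mapsto\varepsilon_{j+g}$ and $\theta(x_gz_0)$ is $v_j\mapsto v_{j+g}$, so $\theta\langle Z',g,Z\rangle$ is always the shift by $g$, and shifts compose as the group does.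

\emph{(G2).} The matrix $\theta(1_Z)$ is a multiplier, since it fixes or kills each $[a]$ and each $P_b$. By Lemma~\ref{lem:mult} it remains to treat generators, and the generators $w_i,y_i$ $(i\in I)$ and $w_{\kappa_s},y_{\kappa_s}$ need no check because $\theta$ sends them into $M(E')$. The matrices $\theta(w_o),\theta(y_o),\theta(x_g),\theta(z_g)$ are partial bijections of $A$, so the column condition holds, and $[b]^T\theta(q)$ is $[a]^T$ if $\theta(q)$ sends $a$ to $b$, and $0$ if $b$ is not in the image. The nonzero products with the rows of $P$ are therefore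
\begin{align*}
P_{v_s}\theta(w_o)&=P_{e_s}, & P_{u_i}\theta(w_o)&=[d_i]^T+\textstyle\sum_sw'_{s,i}[e_s]^T=P_{d_i},\\
P_{e_s}\theta(y_o)&=P_{v_s}, & P_{d_i}\theta(y_o)&=[u_i]^T+\textstyle\sum_sw'_{s,i}[v_s]^T=P_{u_i},\\
P_{v_j}\theta(x_g)&=P_{\varepsilon_{j-g}}, & P_{u_i}\theta(x_g)&=w'_{0,i}P_{\varepsilon_{-g}},\\
P_{\varepsilon_j}\theta(z_g)&=P_{v_{j-g}};
\end{align*}
every other row $P_b$ is supported outside the image of the partial bijection in question. The product $P_{u_i}\theta(x_g)$ has a single term because $|\Sigma|=1$ for the Cycle.

\emph{(G3).} Let $q,q'$ be nonzero. If they are not composable, both $qq'$ and $\theta(q)\theta(q')$ are $0$. Let them be composable. If one of them is $1_X$ or $1_Y$, use (G1); if they lie in the same block, use multiplicativity. Otherwise they lie in different blocks, $qq'=0$, and we must show $\theta(q)\theta(q')\in M(E')$. If $\theta$ sends the generators of a block into $M(E')$, it sends the whole block into $M(E')$, and if $q$ or $q'$ lies in such a block we are done by (G2) and Lemma~\ref{lem:mult}. In the Fork every block except that of $o$ is of this kind, so the proof for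 the Fork is complete. In the Cycle there remains the case of the block of $o$ and the cyclic block. For composable generators,
\[
\theta(w_o)\theta(z_g)=0,\quad\theta(x_g)\theta(y_o)=0,\quad\theta(z_g)\theta(w_o)=[\varepsilon_g]P_{e_0},\quad\theta(y_o)\theta(x_g)=[e_0]P_{\varepsilon_{-g}}:
\]
indeed $\theta(w_o)$ kills $\mathcal H$; $\theta(x_g)$ kills $e_0$ and the $d_i$; we have $e_0\mapsto v_0\mapsto\varepsilon_g$ while $\theta(z_g)$ kills the $u_i$; and $\varepsilon_{-g}\mapsto v_0\mapsto e_0$ while $\theta(y_o)$ kills the other $v_j$. All four products lie in $M(E')$. Writing $q$ and $q'$ as products of one or two generators, $\theta(q)\theta(q')$ is one of these four products, possibly multiplied on the left and right by multipliers, so it lies in $M(E')$.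
\end{proof}

\section{The derived tuple}\label{sec:derived}

Let $G$ be a Fork or a Cycle from $\Lambda$ to $\Lambda'$ and let $\rho$ be an $r\times n$ tuple over $(F,\Lambda)$. To read off $\rho^\theta$, place a copy of $F^n$ at each element of $A_X$ and a copy of $F^r$ at each element of $A_Y$, and let each solid arrow marked $\lambda$ in Figure~\ref{fig:gadgets} act as $\rho_\lambda$. Put
\[
\mathcal N=\bigcap_{\lambda\in\Lambda}\ker\rho_\lambda,\qquad C=\sum_{i\in I}\rho_i(\ker\rho_o).
\]
The map $D_Y(\rho)$ sends $(\zeta_i)_{i\in I}$, with $\zeta_i\in F^n$ at $d_i$, to the vector with $\sum_i\rho_i\zeta_i$ at $u$ and $\rho_o\zeta_i$ at $u_i$. For $y\in F^r$ let $\langle y\rangle\in\operatorname{coker}D_Y(\rho)$ be the class of the vector with $y$ at $u$ and $0$ elsewhere. Then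
\begin{equation}\label{eq:coker}
\langle y\rangle=0\iff y\in C .
\end{equation}
An element $\xi$ of the domain of $D_X(\rho)$ has components $\xi_s\in F^n$ at $e_s$, and $\eta$ at $\varepsilon$ (Fork) or $\eta_j$ at $\varepsilon_j$ (Cycle). Reading the rows at $\mathcal V$, the kernel of $D_X(\rho)$ is given by
\begin{align}
\rho_o\xi_s+\rho_{\kappa_s}\eta&=0\quad(s=1,2)&&\text{for the Fork},\label{eq:forkker}\\
\rho_\alpha\eta_j+\rho_\beta\eta_{j-1}+\delta_{j0}\,\rho_o\xi_0&=0\quad(j\in\mathbb Z/N)&&\text{for the Cycle}.\label{eq:cycleker}
\end{align}
The lower left block of $\rho^\theta$ has the entry $\sum_{i\in I}\rho_iw'_{s,i}$ at $(u,e_s)$ and no other entries. Hence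
\begin{equation}\label{eq:derived}
\rho'_{s,i}(\xi)=\langle\rho_i\xi_s\rangle\qquad(\xi\in\ker D_X(\rho)).
\end{equation}
By \eqref{eq:coker}, $\rho'_{s,i}(\xi)=0$ for all $i\in I$ as soon as $\rho_o\xi_s=0$.

\begin{lemma}\label{lem:size}
We have $|\rho'|\le|\rho|$. More precisely:
\begin{itemize}
\item[(a)] $\nu(\rho')\le\nu(\rho)-\dim C$.
\item[(b)] For the Fork, $\mu(\rho')\le\mu(\rho)$, with strict inequality if $\operatorname{im}\rho_{\kappa_1}\not\subseteq\operatorname{im}\rho_o$.
\item[(c)] For the Cycle, $\mu(\rho')\le\dim\rho_o(U)\le\mu(\rho)$, where $U$ is the space of components $\xi_0$ of solutions of \eqref{eq:cycleker}.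
\end{itemize}
\end{lemma}

\begin{proof}
(a) By \eqref{eq:derived}, all images of the $\rho'_{s,i}$ lie in the image of $\sum_{i\in I}\operatorname{im}\rho_i$ under $y\mapsto\langle y\rangle$. This map has kernel $C\subseteq\sum_{i\in I}\operatorname{im}\rho_i$, and $\dim\sum_{i\in I}\operatorname{im}\rho_i\le\nu(\rho)$.

For (b) and (c), note that $\mu(\rho')$ is at most the codimension in $\ker D_X(\rho)$ of any subspace that is killed by all $\rho'_{s,i}$.

(b) The components $\eta$ of solutions of \eqref{eq:forkker} form the space $U$ of all $\eta\in F^n$ with $\rho_{\kappa_1}\eta,\rho_{\kappa_2}\eta\in\operatorname{im}\rho_o$, and $\mathcal N\subseteq U$. If $\eta\in\mathcal N$, then $\rho_o\xi_1=\rho_o\xi_2=0$, so $\xi$ is killed by all $\rho'_{s,i}$. The solutions with $\eta\in\mathcal N$ have codimension $\dim U-\dim\mathcal N\le n-\dim\mathcal N=\mu(\rho)$. If $\operatorname{im}\rho_{\kappa_1}\not\subseteq\operatorname{im}\rho_o$, then $U\neq F^n$ and the inequality is strict.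

(c) The solutions with $\rho_o\xi_0=0$ are killed by all $\rho'_{0,i}$ and form the kernel of the surjection $\xi\mapsto\rho_o\xi_0$ onto $\rho_o(U)$. Moreover $\dim\rho_o(U)\le n-\dim\ker\rho_o\le n-\dim\mathcal N=\mu(\rho)$.
\end{proof}

A tuple $\rho\ne0$ is of \emph{invertible type} if all $\rho_\lambda$ have the same kernel and the same image. Then the kernel is $\mathcal N$, and the $\rho_\lambda$ induce isomorphisms $\bar\rho_\lambda$ from $F^n/\mathcal N$ onto the common image. This is the matrix analogue of a $1\times1$ tuple with all entries nonzero, and the ratio $\gamma=-\tau_\beta/\tau_\alpha$ of Example~\ref{ex:main} is replaced by an eigenvalue of $-\bar\rho_\alpha^{-1}\bar\rho_\beta$.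

\begin{lemma}\label{lem:drop}
Let $|\Lambda|\ge4$ and $\rho\ne0$.
\begin{itemize}
\item[(a)] If no Fork gives $|\rho'|<|\rho|$, then $\rho$ is of invertible type.
\item[(b)] Let $F=k=\overline{\mathbb F_p}$ and let $\rho$ be of invertible type. For any distinct labels $o,\alpha,\beta$ there is $N\ge2$ with $p\nmid N$ such that the Cycle $(o;\alpha,\beta;N)$ gives $|\rho'|<|\rho|$.
\end{itemize}
\end{lemma}

\begin{proof}
(a) Let $o\ne\lambda$ be labels. A Fork with $\kappa_1=\lambda$ does not lower the size, so $\operatorname{im}\rho_\lambda\subseteq\operatorname{im}\rho_o$ by Lemma~\ref{lem:size}(a),(b). Since $|\Lambda|\ge4$, there is also a Fork $(o;\kappa_1,\kappa_2)$ with $\lambda\in I$; it does not lower the size, so $C=0$, and $\ker\rho_o\subseteq\ker\rho_\lambda$. As $o$ and $\lambda$ are arbitrary, all images coincide and all kernels coincide.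

(b) Let $d=\dim k^n/\mathcal N=\mu(\rho)>0$ and let $B=-\bar\rho_\alpha^{-1}\bar\rho_\beta$, an automorphism of $k^n/\mathcal N$. It has an eigenvalue $\gamma\in k^*$. Since $\gamma$ lies in a finite field $\mathbb F_{q}$, its order $m$ divides $q-1$ and is prime to $p$; put $N=m(p+1)$. Then $N\ge2$, $p\nmid N$, and $B^N-1$ is singular. Let bars denote classes modulo $\mathcal N$. The equations \eqref{eq:cycleker} for $j=1,\dots,N-1$ say $\bar\eta_j=B\bar\eta_{j-1}$, so $\bar\eta_{N-1}=B^{N-1}\bar\eta_0$, and the equation for $j=0$ gives
\begin{equation}\label{eq:monodromy}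
\rho_o\xi_0=-\bar\rho_\alpha\bar\eta_0-\bar\rho_\beta\bar\eta_{N-1}=\bar\rho_\alpha(B^N-1)\bar\eta_0 .
\end{equation}
Hence $\mu(\rho')\le\dim\rho_o(U)\le\operatorname{rank}(B^N-1)<d=\mu(\rho)$, and $\nu(\rho')\le\nu(\rho)$.
\end{proof}

Part (b) is where the field $k$ enters: its proof needs an eigenvalue and needs it to be a root of unity, which an element such as $2\in\overline{\mathbb Q}$ is not.

Next we follow a tuple of powers of $t$. For $c\colon\Lambda\to\mathbb Z$ define $c'\colon\Lambda'\to\mathbb Z$ by
\[
c'(s,i)=c(i)+c(\kappa_s)\ \text{ for the Fork},\qquad c'(0,i)=c(i)\ \text{ for the Cycle}.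
\]

\begin{lemma}\label{lem:monomial}
Let $F=\mathbb F_p(t)$ and let $\tau=(t^{c(\lambda)})_{\lambda\in\Lambda}$ be a $1\times1$ tuple. In the case of a Cycle assume $c(\alpha)\ne c(\beta)$. Then $\tau'$ is equivalent to the $1\times1$ tuple $(t^{c'(\lambda)})_{\lambda\in\Lambda'}$.
\end{lemma}

\begin{proof}
As $\tau_o\ne0$, the map $D_Y(\tau)\colon F^{|I|}\to F^{1+|I|}$ is injective and $C=0$. So $\operatorname{coker}D_Y(\tau)$ is one-dimensional, and it is spanned by $\langle1\rangle$, which is nonzero by \eqref{eq:coker}. For the Fork, a solution of \eqref{eq:forkker} is determined by $\eta$, and the solutions are spanned by $\eta=-\tau_o$, $\xi_s=\tau_{\kappa_s}$; by \eqref{eq:derived}, $\tau'_{s,i}=\tau_i\tau_{\kappa_s}$ in these bases. For the Cycle put $\gamma=-\tau_\beta/\tau_\alpha=-t^{c(\beta)-c(\alpha)}$. As in \eqref{eq:monodromy}, the equations \eqref{eq:cycleker} amount to $\eta_j=\gamma^j\eta_0$ for $0\le j\le N-1$ and $\tau_o\xi_0=\tau_\alpha(\gamma^N-1)\eta_0$, so the solution space is one-dimensional. Since $c(\alpha)\ne c(\beta)$ and $t$ is transcendental, $\gamma^N\ne1$, so there is a generator with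 $\xi_0=1$, and $\tau'_{0,i}=\tau_i$.
\end{proof}

If $c(\alpha)=c(\beta)$, then $\gamma=-1$, and a Cycle with $(-1)^N=1$ in $F$ forces $\xi_0=0$ and $\tau'=0$. So we must keep labels with different exponents available at all times. The relevant quantity is
\[
\delta(c)=\min_{x\in\mathbb Z}|\{\lambda\in\Lambda:c(\lambda)\ne x\}|\le|\Lambda| ;
\]
if $\delta(c)>0$, then $c$ is not constant. We claim that
\begin{equation}\label{eq:delta}
\delta(c')\ge2(\delta(c)-3)\ \text{ for the Fork},\qquad\delta(c')\ge\delta(c)-3\ \text{ for the Cycle}.
\end{equation}
Indeed, since $|\Lambda\setminus I|=3$, for each integer $x$ at least $\delta(c)-3$ labels $i\in I$ have $c(i)\neq x$. This is the bound for the Cycle. For the Fork, apply it to $x-c(\kappa_1)$ and to $x-c(\kappa_2)$ and add. The Fork bound exceeds $\delta(c)$ exactly when $\delta(c)\ge7$, which explains the constants below.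

\section{The semigroup $S$}\label{sec:S}

\subsection*{Choice of the gadgets}
We choose an infinite sequence of Forks and Cycles $G_0,G_1,\dots$, where $G_l$ goes from $\Lambda_l$ to $\Lambda_{l+1}$. Let $\Lambda_0=\{1,\dots,8\}$ and $c_0(\lambda)=\lambda$, so that $\delta(c_0)=7$, and let $c_{l+1}=c_l'$ with respect to $G_l$. For a tuple $\rho$ over $(F,\Lambda_m)$ put $\rho^{(m)}=\rho$ and $\rho^{(l+1)}=(\rho^{(l)})'$ with respect to $G_l$ for $l\ge m$. By Lemma~\ref{lem:size}, $|\rho^{(l)}|$ does not increase with $l$; in particular, once $\rho^{(l)}=0$, all later tuples are $0$. So work done for one tuple is never undone by gadgets chosen for another.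

At stage $l$ we \emph{permit} every Fork, and we permit a Cycle $(o;\alpha,\beta;N)$ if $c_l(\alpha)\ne c_l(\beta)$ and $\delta(c_l)\ge10$. By \eqref{eq:delta}, a Fork turns $\delta\ge7$ into $\delta\ge8$ and $\delta\ge8$ into $\delta\ge10$, and a permitted Cycle leaves $\delta\ge7$. As long as only permitted gadgets are used, $\delta(c_l)\ge7$ and hence $|\Lambda_l|\ge7$ for all $l$, and two consecutive Forks lead to $\delta\ge10$.

\begin{lemma}\label{lem:sequence}
There is a sequence $G_0,G_1,\dots$ of permitted gadgets such that for every $m$ and every tuple $\rho$ over $(k,\Lambda_m)$ there is $l\ge m$ with $\rho^{(l)}=0$.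
\end{lemma}

\begin{proof}
First we treat one tuple. Let permitted gadgets $G_0,\dots,G_{l-1}$ and a tuple $\rho$ over $(k,\Lambda_m)$ with $m\le l$ be given. We add finitely many permitted gadgets, at least one, after which the iterated derived tuple of $\rho$ is $0$. Start with any Fork. While the current tuple is nonzero, do the following. If some Fork lowers its size, add that Fork. Otherwise the tuple is of invertible type by Lemma~\ref{lem:drop}(a). In that case, if $\delta<10$, add any Fork; if $\delta\ge10$, choose labels $\alpha,\beta$ with different exponents and any third label $o$, and add the Cycle of Lemma~\ref{lem:drop}(b), which lowers the size. A step that does not lower the size is a Fork added when $\delta<10$, and at most two such steps occur in a row. Since the size never increases, the process stops.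

Now we treat all tuples. Since $k$ is countable and $\Lambda_m$ is finite, the tuples over $(k,\Lambda_m)$ can be enumerated as $\rho_{m,0},\rho_{m,1},\dots$; we fix such an enumeration as soon as $\Lambda_m$ is defined. Let $j\mapsto(m_j,n_j)$ be a bijection $\mathbb N\to\mathbb N^2$ with $m_j\le j$, for instance the inverse of $(m,n)\mapsto\binom{m+n+1}{2}+m$. In phase $j=0,1,2,\dots$ apply the first paragraph to $\rho_{m_j,n_j}$. Each phase adds a gadget, so at the start of phase $j$ at least $j\ge m_j$ gadgets have been chosen and $\Lambda_{m_j}$ is defined.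
\end{proof}

\subsection*{Nesting the gadgets}
Fix a sequence as in Lemma~\ref{lem:sequence}, and let $Q_l$ be the duo $Q$ of $G_l$. For $m\le n$ define duos $E^{(m,n)}\supseteq E_{\Lambda_m}$ by downward recursion on $m$:
\[
E^{(n,n)}=E_{\Lambda_n},\qquad E^{(m,n)}=G_m[E^{(m+1,n)}]\quad(m<n).
\]
They are finite by Proposition~\ref{prop:gadget}(a). The same result gives $E^{(n,n)}=E_{\Lambda_n}\subseteq G_n[E_{\Lambda_{n+1}}]=E^{(n,n+1)}$ and then, by downward induction on $m$, inclusions $E^{(m,n)}\subseteq E^{(m,n+1)}$ that respect the copies of $E_{\Lambda_m}$. Regarding these embeddings as inclusions, put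
\[
S_m=\bigcup_{n\ge m}E^{(m,n)},\qquad S=S_0 .
\]
Each $S_m$ is a duo containing $E_{\Lambda_m}$, and $S_m=G_m[S_{m+1}]$, because each element of $M(S_{m+1})$ involves a single element of $S_{m+1}$. As the union of a countable chain of finite semigroups, $S$ is countable and locally finite, and it has a zero. Its definition involves $p$ but no field of coefficients.

\begin{proposition}\label{prop:regular}
The algebra $k[S]$ is regular.
\end{proposition}

\begin{proof}
We prove, by induction on $n-m$ and for all $m$ at once, that every typed matrix $x$ over $k_0[E^{(m,n)}]$ is regular over $k_0[S_m]$.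

Let $n=m$. By Lemma~\ref{lem:reduce} with $R=S_m$, it suffices to show that every tuple $\rho$ over $(k,\Lambda_m)$ is $S_m$-regular. The rings $k_0[Q_l]$ are regular by Lemma~\ref{lem:Qregular}. So Proposition~\ref{prop:gadget}(c), applied to $S_l=G_l[S_{l+1}]$, shows for each $l\ge m$ that $\rho^{(l)}$ is $S_l$-regular if and only if $\rho^{(l+1)}$ is $S_{l+1}$-regular. By Lemma~\ref{lem:sequence} some $\rho^{(l)}$ is $0$, hence $S_l$-regular, and therefore $\rho$ is $S_m$-regular.

Let $n>m$. By Proposition~\ref{prop:gadget}(b), applied to $E^{(m+1,n)}\subseteq S_{m+1}$, the matrix $x$ corresponds to a pair. The first component is a typed matrix over $k_0[Q_m]$ and is regular by Lemma~\ref{lem:typed}(c). The second is a typed matrix over $k_0[E^{(m+1,n)}]$ and is regular over $k_0[S_{m+1}]$ by induction. So $x$ is regular over $k_0[S_m]$.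

Every element of $k_0[S]$ lies in some $k_0[E^{(0,n)}]$ and is a typed matrix with rows and columns $X,Y$, so it is regular in $k_0[S]$. By \eqref{eq:contracted}, $k[S]$ is regular.
\end{proof}

\begin{proposition}\label{prop:nonregular}
The algebra $\mathbb F_p(t)[S]$ is not regular.
\end{proposition}

\begin{proof}
Let $F=\mathbb F_p(t)$, let $\tau=(t^{c_0(\lambda)})_{\lambda\in\Lambda_0}$, and let
\[
a=\tau(w)=\sum_{\lambda=1}^8t^\lambda w_\lambda\in F_0[E_{\Lambda_0}]\subseteq F_0[S].
\]
Suppose that $aza=a$ with $z\in F_0[S]$. Since $a=1_Ya1_X$, we may replace $z$ by $1_Xz1_Y$, and $z$ lies in $F_0[E^{(0,n)}]$ for some $n$. So $\tau$ is $E^{(0,n)}$-regular. Since $E^{(l,n)}=G_l[E^{(l+1,n)}]$ for $l<n$, Proposition~\ref{prop:gadget}(c) shows successively that $\tau^{(l)}$ is $E^{(l,n)}$-regular for $l=1,\dots,n$. As $E^{(n,n)}=E_{\Lambda_n}$, we get $\tau^{(n)}=0$ from \eqref{eq:Eregular}. On the other hand, all Cycles in the sequence satisfy $c_l(\alpha)\ne c_l(\beta)$, so Lemma~\ref{lem:monomial} and the last statement of Proposition~\ref{prop:gadget}(c) show by induction on $l$ that $\tau^{(l)}$ is equivalent to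 $(t^{c_l(\lambda)})_{\lambda\in\Lambda_l}$. This tuple is nonzero because $\Lambda_l\neq\emptyset$, a contradiction for $l=n$. Hence $F_0[S]$ is not regular, and by \eqref{eq:contracted} neither is $F[S]$.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:A}]
Let $F$ be a field of characteristic $p$. If $F$ is algebraic over $\mathbb F_p$, it embeds in $k$, and $F[S]$ is regular by Proposition~\ref{prop:regular} and Theorem~\ref{thm:B}(1). Otherwise $F$ contains a copy of $\mathbb F_p(t)$, and $F[S]$ is not regular by Proposition~\ref{prop:nonregular} and Theorem~\ref{thm:B}(1).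
\end{proof}
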